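\title{Recursive isomorphism on $2^{\mathbb{N}}$ is not uniformly universal}

\begin{abstract}
A Borel reduction between equivalence relations generated by countable families of functions is uniform if the functions witnessing that two images are equivalent depend only on the functions witnessing that the two arguments are equivalent. We show that the orbit equivalence relation of the shift of $\mathbb{F}_2$ on the free part of $(2^{\mathbb{N}})^{\mathbb{F}_2}$ has no uniform Borel reduction to recursive isomorphism on $2^{\mathbb{N}}$. Hence recursive isomorphism on $2^{\mathbb{N}}$ is not uniformly universal. The proof applies to every relation on $2^{\mathbb{N}}$ generated by precomposition with a countable monoid of functions that contains the involutions recursive in its members. It combines a greedy construction of an involution of $\mathbb{N}$ with a Borel determinacy argument on the free group of infinite rank.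
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Uniform reductions}

Throughout, $\mathbb{N}=\{0,1,2,\dots\}$ and $2=\{0,1\}$. A \emph{standard Borel space} is a set equipped with the $\sigma$-algebra of Borel sets of some Polish topology. A Borel subset of a standard Borel space is again one, and every standard Borel space has a Borel injection into $2^{\mathbb{N}}$: send a point to the sequence recording which members of a countable base contain it. An equivalence relation $E$ on a standard Borel space $X$ is a \emph{countable Borel equivalence relation} if it is a Borel subset of $X^2$ and its classes are countable. If $F$ is an equivalence relation on $Y$, a map $f\colon Y\to X$ is a \emph{homomorphism} from $F$ to $E$ if $y\,F\,y'$ implies $f(y)\,E\,f(y')$, and a \emph{reduction} if the converse implication holds as well.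

The relations of computability theory come with witnesses: two points are equivalent because some program turns the first into the second and some program turns the second into the first. To express this in general, call a sequence $(\varphi_n)_{n\in\mathbb{N}}$ of Borel functions $\varphi_n\colon A_n\to X$, with $A_n\subseteq X$ Borel, a \emph{generating family} on $X$ if the set $\{\varphi_n\}$ contains the identity of $X$ and is closed under composition of partial functions. It generates the relation
\[
x\,R_{(\varphi_n)}\,x' \iff \exists m,n\ \bigl(\varphi_m(x)=x' \text{ and } \varphi_n(x')=x\bigr),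
\]
and when $m,n$ are as on the right we say that $x\,R_{(\varphi_n)}\,x'$ \emph{via} $(m,n)$. The relation is reflexive because of the identity, transitive because of closure under composition, and the class of $x$ is contained in $\{\varphi_m(x):m\in\mathbb{N}\}$; so it is a countable Borel equivalence relation. Turing equivalence is $R_{(\Phi_n)}$, where $\Phi_n$ is the $n$th Turing functional. If a countable group $H=\{h_n:n\in\mathbb{N}\}$ acts on $X$ by Borel maps, its orbit equivalence relation $E_H$ is generated by the functions $x\mapsto h_nx$, and orbit equivalence relations are always taken with this family.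

\begin{definition}\label{def:uniform}
Let $F=R_{(\psi_n)}$ on $Y$ and $E=R_{(\varphi_n)}$ on $X$. A Borel homomorphism $f$ from $F$ to $E$ is \emph{uniform} with respect to $(\psi_n),(\varphi_n)$ if there is a function $u\colon\mathbb{N}^2\to\mathbb{N}^2$ such that $y\,F\,y'$ via $(m,n)$ implies $f(y)\,E\,f(y')$ via $u(m,n)$. The relation $E=R_{(\varphi_n)}$ is \emph{uniformly universal} with respect to $(\varphi_n)$ if for every standard Borel space $Y$ and every generating family $(\psi_n)$ on $Y$ there is a Borel reduction of $R_{(\psi_n)}$ to $E$ that is uniform with respect to $(\psi_n),(\varphi_n)$.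
\end{definition}

For an arbitrary homomorphism the witnesses for $f(y)\,E\,f(y')$ may depend on $y$ and $y'$. Uniformity says that they can be read off from the witnesses for $y\,F\,y'$ without looking at the points. No computability is required of $u$, and so uniformity does not depend on the order in which the two families are listed. When the source is a group action, uniformity is a form of equivariance.

\begin{lemma}\label{lem:equivariant}
Let a countable group $H$ act on $Y$ by Borel maps, let $E=R_{(\varphi_n)}$ on $X$, and let $f\colon Y\to X$ be Borel. Then $f$ is a uniform homomorphism from $E_H$ to $E$ if and only if for every $h\in H$ there is $\nu(h)\in\mathbb{N}$ with $f(hy)=\varphi_{\nu(h)}(f(y))$ for all $y\in Y$.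
\end{lemma}

\begin{proof}
Let $H=\{h_n:n\in\mathbb{N}\}$. Suppose that $u$ witnesses uniformity, and let $h=h_m$, $h^{-1}=h_n$. Every $y$ is related to $hy$ via $(m,n)$, so the first coordinate of $u(m,n)$ serves as $\nu(h)$. Conversely, given $\nu$, put $u(m,n)=(\nu(h_m),\nu(h_n))$: if $h_my=y'$ and $h_ny'=y$, then $\varphi_{\nu(h_m)}(f(y))=f(y')$ and $\varphi_{\nu(h_n)}(f(y'))=f(y)$.
\end{proof}

\subsection{The question}

The countable group of recursive permutations of $\mathbb{N}$ acts on $2^{\mathbb{N}}$ by $(p\cdot x)(k)=x(p^{-1}(k))$. Its orbit equivalence relation is \emph{recursive isomorphism} $\cong^2_{\mathrm{rec}}$: two subsets of $\mathbb{N}$ are equivalent when a recursive permutation carries one onto the other. By a theorem of Marks, many equivalence relations of computability theory fail to be uniformly universal, among them Turing equivalence and many-one equivalence on $2^{\mathbb{N}}$. The question of this paper is: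
\begin{center}
\emph{Is $\cong^2_{\mathrm{rec}}$ uniformly universal, with respect to the functions given by this action?}
\end{center}

To see what is at stake, consider shifts. A countable group $H$ acts on $(2^{\mathbb{N}})^H$ by $(hz)(h')=z(h^{-1}h')$. Let
\[
Z_H=\{z\in(2^{\mathbb{N}})^H: hz\neq z \text{ for all } h\neq1\}
\]
be the free part of this action. It is a countable intersection of open sets, and it is invariant because the stabilizers of the points of one orbit are conjugate. So $Z_H$ is a standard Borel space with a free Borel action of $H$, and it contains a copy of every such space.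

\begin{lemma}\label{lem:embed}
For every Borel action of a countable group $H$ on a standard Borel space $Y$ there is an injective Borel map $j\colon Y\to(2^{\mathbb{N}})^H$ with $j(hy)=h\,j(y)$ for all $h\in H$, $y\in Y$. If the action is free, then $j(Y)\subseteq Z_H$.
\end{lemma}

\begin{proof}
Let $j_0\colon Y\to2^{\mathbb{N}}$ be a Borel injection and put $j(y)(h')=j_0(h'^{-1}y)$. Then $j$ is Borel, it is injective because $j(y)(1)=j_0(y)$, and $(h\,j(y))(h')=j(y)(h^{-1}h')=j_0(h'^{-1}hy)=j(hy)(h')$. If $h\,j(y)=j(y)$, then $hy=y$ by injectivity, and $h=1$ when the action is free.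
\end{proof}

\begin{example}\label{ex:inclusion}
Let $\mathbb{F}_2$ be the free group on $a,b$. Identify $\mathbb{F}_2\times\mathbb{N}$ with $\mathbb{N}$ by an effective listing of the pairs (reduced word, number), and identify $(2^{\mathbb{N}})^{\mathbb{F}_2}$ with $2^{\mathbb{F}_2\times\mathbb{N}}=2^{\mathbb{N}}$. For $h\in\mathbb{F}_2$ the permutation $p_h(h',i)=(hh',i)$ is recursive, and $hz=p_h\cdot z$. By Lemmas~\ref{lem:equivariant} and~\ref{lem:embed}, every Borel action of $\mathbb{F}_2$ has an injective uniform homomorphism to $\cong^2_{\mathrm{rec}}$; for $Z_{\mathbb{F}_2}$ the inclusion map is one.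

The inclusion is not a reduction. Let $\pi$ be the recursive permutation that exchanges $(h,0)$ and $(h,1)$ for every $h$ and fixes all other pairs. Let $z(h,0)=0$ and $z(h,1)=1$ for all $h$, let $z(h,2)=1$ exactly when $h=1$, and let $z$ vanish elsewhere. The layer $i=2$ puts both $z$ and $\pi\cdot z$ in $Z_{\mathbb{F}_2}$. They are recursively isomorphic, but every $hz$ vanishes on the layer $i=0$ and $\pi\cdot z$ does not.
\end{example}

The example suggests a positive answer. The recursive permutations carry the shift of $\mathbb{F}_2$, the inclusion fails only because of countably many further permutations, and one may hope to defeat these one at a time by coding $z$ more cleverly. The negative results quoted above concern families of functions that need not be invertible, whereas refuting a reduction to $\cong^2_{\mathrm{rec}}$ requires a recursive \emph{bijection} that matches all the bits of one image with all the bits of another. Nevertheless the answer is negative, and the test case $Z_{\mathbb{F}_2}$ already decides it.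

\subsection{Results}

\begin{theorem}\label{thm:A}
There is no Borel reduction of $E_{\mathbb{F}_2}$ on $Z_{\mathbb{F}_2}$ to $\cong^2_{\mathrm{rec}}$ that is uniform with respect to the two group actions. Hence $\cong^2_{\mathrm{rec}}$ is not uniformly universal.
\end{theorem}

The proof uses little about recursive permutations. Let $\mathcal{M}$ be a countable set of functions $\mathbb{N}\to\mathbb{N}$ that contains the identity and is closed under composition; we call such a set a \emph{monoid}. For $g\in\mathcal{M}$ let $\varphi_g(x)=x\circ g$ on $2^{\mathbb{N}}$. These maps are continuous and $\varphi_g\circ\varphi_{g'}=\varphi_{g'\circ g}$, so $(\varphi_g)_{g\in\mathcal{M}}$ is a generating family; let $E_{\mathcal{M}}$ be the relation it generates. An \emph{involution} is a permutation $q$ of $\mathbb{N}$ with $q^2=\mathrm{id}$; the identity is allowed. A function is recursive in $g_1\oplus\dots\oplus g_4$ if it is computed by an algorithm that may ask for values of $g_1,\dots,g_4$.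

\begin{definition}\label{def:closed}
The monoid $\mathcal{M}$ is \emph{involution-closed} if for all $g_1,\dots,g_4\in\mathcal{M}$ every involution recursive in $g_1\oplus\dots\oplus g_4$ belongs to $\mathcal{M}$.
\end{definition}

A function recursive in recursive functions is recursive. So the recursive permutations, the recursive injections (which generate one-one equivalence) and all recursive functions (which generate many-one equivalence on $2^{\mathbb{N}}$) form involution-closed monoids. For the same reason so do all functions, or all permutations, lying in a fixed countable Turing ideal, that is, a countable nonempty class closed under $\oplus$ and under relative recursiveness; the arithmetical functions are an example.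

\begin{theorem}\label{thm:B}
Let $\mathcal{M}$ be an involution-closed monoid, and let $H$ be a countable group containing a free subgroup with free basis $\{a,b\}$. Let $f\colon Z_H\to2^{\mathbb{N}}$ be Borel, and suppose that there are $g_s\in\mathcal{M}$ with
\begin{equation}\label{eq:equiv}
f(sz)=f(z)\circ g_s\qquad(z\in Z_H,\ s\in\{a,a^{-1},b,b^{-1}\}).
\end{equation}
Then there are $z,z'\in Z_H$, not $H$-equivalent, and an involution $q\in\mathcal{M}$ with $f(z')=f(z)\circ q$ and $f(z)=f(z')\circ q$. In particular no Borel reduction of $E_H$ on $Z_H$ to $E_{\mathcal{M}}$ is uniform, and $E_{\mathcal{M}}$ is not uniformly universal.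
\end{theorem}

\begin{theorem}\label{thm:C}
Under the hypotheses of Theorem~\ref{thm:B} there are pairwise $H$-inequivalent points $z_0,z_1,z_2,\dots\in Z_H$ and involutions $q_i\in\mathcal{M}$ with $f(z_i)=f(z_0)\circ q_i$ for all $i\ge1$. So infinitely many $E_H$-classes are mapped into one $E_{\mathcal{M}}$-class.
\end{theorem}

\begin{proof}[Proof of Theorems~\ref{thm:A} and~\ref{thm:B} from Theorem~\ref{thm:C}]
Composing $f(z_i)=f(z_0)\circ q_i$ with $q_i$ gives $f(z_0)=f(z_i)\circ q_i$, so $z=z_0$, $z'=z_1$, $q=q_1$ prove the first assertion of Theorem~\ref{thm:B}. If $f$ is a uniform homomorphism from $E_H$ to $E_{\mathcal{M}}$, Lemma~\ref{lem:equivariant} provides $g_s\in\mathcal{M}$ satisfying \eqref{eq:equiv}. Then $f(z)\,E_{\mathcal{M}}\,f(z')$, witnessed by $\varphi_q$ in both directions, while $z$ and $z'$ are inequivalent; so $f$ is not a reduction. The case $H=\mathbb{F}_2$ shows that $E_{\mathcal{M}}$ is not uniformly universal.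

For Theorem~\ref{thm:A} let $\mathcal{M}$ be the group of recursive permutations and $H=\mathbb{F}_2$. Since $p\cdot x=x\circ p^{-1}=\varphi_{p^{-1}}(x)$, the maps $\varphi_g$ are exactly those given by the action, and $E_{\mathcal{M}}$ is $\cong^2_{\mathrm{rec}}$ with the right generating family.
\end{proof}

Only four values of the function $u$ enter the argument, those attached to $a^{\pm1}$ and $b^{\pm1}$. The hypothesis on $\mathcal{M}$ is used once, to place the involutions in $\mathcal{M}$, and it cannot be dropped: for $\mathcal{M}=\{p_h:h\in\mathbb{F}_2\}$ as in Example~\ref{ex:inclusion}, the inclusion is a uniform reduction of $E_{\mathbb{F}_2}$ on $Z_{\mathbb{F}_2}$ to $E_{\mathcal{M}}$. The theorems say nothing about reductions that are not uniform.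

The only deep result used is Borel determinacy~\cite{Martin}. The games in Section~\ref{sec:games} are a version of the method of A.~Marks for free products; everything we need from it is proved here.

\section{The idea: one generator for each bit}\label{sec:idea}

Let $f$ and $g_s$ be as in Theorem~\ref{thm:B}, and let $c_k(z)=f(z)(k)$ be the $k$th bit of $f(z)$. Each $c_k\colon Z_H\to2$ is a Borel coloring with two colors, hypothesis \eqref{eq:equiv} reads
\begin{equation}\label{eq:bits}
c_k(sz)=c_{g_s(k)}(z)\qquad(k\in\mathbb{N},\ s\in\{a^{\pm1},b^{\pm1}\}),
\end{equation}
and we look for inequivalent $z,z'$ with $c_k(z)=c_{q(k)}(z')$ for all $k$.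

To have inequivalent pairs at hand, adjoin a new free generator. Let $\Gamma=H*\langle\tau\rangle$ act freely on a standard Borel space $Y$, and view $Y$ as an $H$-invariant subset of $Z_H$ by Lemma~\ref{lem:embed}. For every $x\in Y$ the points $x$ and $\tau x$ are $H$-inequivalent, since $\tau x=hx$ would give $\tau=h\in H$. So we need a single $x$ with $c_k(x)=c_{q(k)}(\tau x)$ for all $k$.

Try $q=\mathrm{id}$, that is, the system $c_k(x)=c_k(\tau x)$. If one of these equations fails everywhere, then $c_k$ alternates along every $\tau$-orbit, and for the shift on $2^{\mathbb{Z}}$ a category argument rules this out (Lemma~\ref{lem:twocolors}). The whole system, however, has no solution when $f$ is injective, as in Example~\ref{ex:inclusion}. The obstacle is that all the equations compare the same two points.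

Equivariance removes the obstacle, and the way it does so is visible in the simplest case, where every $g_s$ is the identity. Then each $c_k$ is invariant under $\langle a,b\rangle$. With $t_k=b^kab^{-k}$ we have $c_k(\tau x)=c_k(t_k\tau x)$, and the system becomes
\[
c_k(x)=c_k(w_kx)\quad(k\in\mathbb{N}),\qquad w_k=t_k\tau .
\]
Now each bit has its own group element, and the $w_k$ satisfy no relation. For instance $w_0w_1^{-1}=t_0t_1^{-1}$ and $w_0^{-1}w_1=\tau^{-1}t_0^{-1}t_1\tau$: a pair $\tau\tau^{-1}$ may cancel, but the letters $t_k$ survive. Systems of this form can be solved with no hypothesis on the colorings.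

\begin{theorem}\label{thm:coloring}
Let $\Delta$ be a free group with free basis $(w_k)_{k\in\mathbb{N}}$. There is a free Borel action of $\Delta$ on a standard Borel space $X$ such that for all Borel functions $c_k\colon X\to2$ $(k\in\mathbb{N})$ there is $x\in X$ with $c_k(x)=c_k(w_kx)$ for all $k$.
\end{theorem}

For general $g_s$, moving a point by an element of $\langle a,b\rangle$ changes the index of the bit, and $q$ records the change. We need elements $\theta_k\in\langle a,b\rangle$ and a permutation $q$ with $c_k(\theta_kz)=c_{q(k)}(z)$; then a solution of $c_k(x)=c_k(\theta_k\tau x)$ gives $c_k(x)=c_{q(k)}(\tau x)$. Section~\ref{sec:matching} constructs $q$ and the $\theta_k$. Section~\ref{sec:reduction} shows that the elements $\theta_k\tau$ are freely independent and deduces Theorem~\ref{thm:C}, using one new generator $\tau_i$ for each $i\ge1$. Sections~\ref{sec:line}--\ref{sec:nonfree} prove Theorem~\ref{thm:coloring}.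

\section{An involution matching the bits}\label{sec:matching}

A family $(e_i)_{i\in I}$ in a group is \emph{freely independent} if every nonempty reduced word in the letters $e_i^{\pm1}$ (no letter adjacent to its formal inverse) represents an element different from $1$. A subset $\mathcal{E}$ is freely independent if it is so as a family indexed by itself; we write $\mathcal{E}^{\pm1}=\mathcal{E}\cup\mathcal{E}^{-1}$. A nontrivial element of a free group has infinite order, so it forms a freely independent singleton. Let $a,b$ be a free basis of $\langle a,b\rangle$, put
\[
t_m=b^mab^{-m}\quad(m\in\mathbb{N}),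
\]
and for $J\subseteq\mathbb{N}$ let $T(J)=\langle t_m:m\in J\rangle$.

\begin{lemma}\label{lem:tm}
The family $(t_m)_{m\in\mathbb{N}}$ is freely independent. If $J_i$ $(i\in I)$ are pairwise disjoint subsets of $\mathbb{N}$ and $\mathcal{E}_i\subseteq T(J_i)$ is freely independent, then the sets $\mathcal{E}_i^{\pm1}$ are pairwise disjoint and $\bigcup_i\mathcal{E}_i$ is freely independent.
\end{lemma}

\begin{proof}
If $l\ge1$, all $n_r\ne0$ and $m_r\ne m_{r+1}$, then
\[
t_{m_1}^{n_1}\cdots t_{m_l}^{n_l}=b^{m_1}a^{n_1}b^{m_2-m_1}a^{n_2}\cdots b^{m_l-m_{l-1}}a^{n_l}b^{-m_l},
\]
and the inner exponents of $b$ are nonzero, so the right side is a nonempty reduced word in $a,b$. This proves the first assertion, and it follows that $T(J_i)\cap T(J_{i'})=\{1\}$ for $i\ne i'$. As $1\notin\mathcal{E}_i^{\pm1}$, these sets are pairwise disjoint. Cut a nonempty reduced word in $\bigcup_i\mathcal{E}_i$ into maximal blocks whose letters come from a single $\mathcal{E}_i^{\pm1}$. Each block is a nontrivial element of $T(J_i)$, hence equals a nonempty reduced word in the $t_m$ with $m\in J_i$. Neighboring blocks use disjoint sets of letters $t_m$, so the concatenation is reduced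 and nonempty.
\end{proof}

Suppose now that \eqref{eq:bits} holds. Peeling off letters from the left gives
\[
c_k(s_1s_2\cdots s_nz)=c_{g_{s_1}(k)}(s_2\cdots s_nz)=\dots=c_{g_{s_n}\circ\cdots\circ g_{s_1}(k)}(z),
\]
and for the word $b^mab^{-m}$ this is
\begin{equation}\label{eq:tm}
c_k(t_mz)=c_{G_m(k)}(z),\qquad G_m=(g_{b^{-1}})^m\circ g_a\circ(g_b)^m,
\end{equation}
where the exponents denote iteration. The naive choice $\theta_k=t_k$, $q(k)=G_k(k)$ gives a function $q$ with no reason to be a bijection. The remedy is to read \eqref{eq:tm} in both directions: if $k'=G_m(k)$, then $t_m$ turns bit $k$ into bit $k'$ and $t_m^{-1}$ turns bit $k'$ into bit $k$, so $k$ and $k'$ may be swapped. This produces an involution, which is also its own inverse; that matters when $\mathcal{M}$ is not a group. One difficulty remains: all the values $G_m(k)$ may already be matched. Then two of them coincide, and this yields an element that preserves bit $k$, so $k$ can be matched with itself.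

\begin{lemma}\label{lem:matching}
Let $g_s\colon\mathbb{N}\to\mathbb{N}$ for $s\in\{a^{\pm1},b^{\pm1}\}$, and let $J\subseteq\mathbb{N}$ be infinite and recursive. There are an involution $q$ recursive in $\bigoplus_sg_s$, a freely independent set $\mathcal{E}\subseteq T(J)$, and pairwise distinct $\theta_k\in\mathcal{E}^{\pm1}$ $(k\in\mathbb{N})$ with the following property. Whenever $\langle a,b\rangle$ acts on a set $Z$ and functions $c_k\colon Z\to2$ satisfy \eqref{eq:bits} for all $z\in Z$, then
\begin{equation}\label{eq:match}
c_k(\theta_kz)=c_{q(k)}(z)\qquad(k\in\mathbb{N},\ z\in Z).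
\end{equation}
\end{lemma}

\begin{proof}
The function $(m,k)\mapsto G_m(k)$ is recursive in $\bigoplus_sg_s$. We define $q$ in stages $r=0,1,2,\dots$ on finite sets $\emptyset=D_0\subseteq D_1\subseteq\cdots$, each mapped to itself by $q$. At stage $r$ let $k=\min(\mathbb{N}\setminus D_r)$, and let $I_r$ consist of the least $|D_r|+1$ elements of $J$ that are not in $I_0\cup\dots\cup I_{r-1}$.

\emph{Case (a): some $m\in I_r$ has $G_m(k)\notin D_r$.} Take the least such $m$ and let $k'=G_m(k)$, possibly $k'=k$. Put $e_r=t_m$, $q(k)=k'$, $q(k')=k$, $\theta_k=e_r$, and $\theta_{k'}=e_r^{-1}$ if $k'\ne k$; let $D_{r+1}=D_r\cup\{k,k'\}$. By \eqref{eq:tm}, $c_k(\theta_kz)=c_{k'}(z)=c_{q(k)}(z)$. If $k'\neq k$, then \eqref{eq:tm} at the point $t_m^{-1}z$ gives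
\[
c_{k'}(\theta_{k'}z)=c_{G_m(k)}(t_m^{-1}z)=c_k(t_mt_m^{-1}z)=c_k(z)=c_{q(k')}(z).
\]

\emph{Case (b): $G_m(k)\in D_r$ for all $m\in I_r$.} Since $|I_r|>|D_r|$, there are $m<m'$ in $I_r$ with $G_m(k)=G_{m'}(k)$; take the lexicographically least such pair. Put $q(k)=k$, $\theta_k=e_r=t_mt_{m'}^{-1}$ and $D_{r+1}=D_r\cup\{k\}$. Using \eqref{eq:tm} twice at the point $t_{m'}^{-1}z$,
\[
c_k(\theta_kz)=c_{G_m(k)}(t_{m'}^{-1}z)=c_{G_{m'}(k)}(t_{m'}^{-1}z)=c_k(t_{m'}t_{m'}^{-1}z)=c_k(z)=c_{q(k)}(z).
\]

Every $k$ lies in $D_{k+1}$, so $q$ is a total involution, \eqref{eq:match} holds for all $k$, and $q(k)$ is computed from $\bigoplus_sg_s$ by running $k+1$ stages; here we use that $J$ is recursive. Each $e_r$ is a nontrivial element of $T(I_r)$ and the sets $I_r\subseteq J$ are pairwise disjoint. By Lemma~\ref{lem:tm} applied to the singletons $\{e_r\}$, the set $\mathcal{E}=\{e_r:r\in\mathbb{N}\}$ is freely independent and the elements $e_0,e_0^{-1},e_1,e_1^{-1},\dots$ are pairwise distinct. Each of them is used at most once as some $\theta_k$.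
\end{proof}

\begin{example}\label{ex:threecycle}
Let $J=\mathbb{N}$, let $g_b=g_{b^{-1}}=\mathrm{id}$, let $g_a$ be the cycle $0\mapsto1\mapsto2\mapsto0$ fixing all $k\ge3$, and let $g_{a^{-1}}$ be its inverse. Then $G_m=g_a$ for all $m$. At stage $0$ we have $I_0=\{0\}$ and $G_0(0)=1$, so $q$ swaps $0$ and $1$, with $\theta_0=t_0$ and $\theta_1=t_0^{-1}$. At stage $1$ we have $k=2$, $I_1=\{1,2,3\}$ and $G_m(2)=0\in D_1$; case (b) gives $q(2)=2$ and $\theta_2=t_1t_2^{-1}$. All later stages are in case (a) with $k'=k$. So case (b) occurs even for permutations, and $q$, a transposition, lies outside the group of order $3$ generated by the $g_s$. This is why $\mathcal{M}$ must be closed under more than composition.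
\end{example}

\section{Proof of Theorem~\ref{thm:C} from the coloring theorem}\label{sec:reduction}

The $\theta_k$ themselves are not freely independent: in Example~\ref{ex:threecycle}, $\theta_0\theta_1=1$. Multiplying by a new generator repairs this. Let $\Lambda$ be the free group with basis $\tau_1,\tau_2,\dots$ and let $\Gamma=H*\Lambda$. We recall that the free product contains $H$ and $\Lambda$ as subgroups, that a nonempty product of nontrivial elements taken alternately from $H$ and $\Lambda$ is nontrivial, and that there is a homomorphism $\Gamma\to\Lambda$ which is trivial on $H$ and the identity on $\Lambda$.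

\begin{lemma}\label{lem:free}
Let $\mathcal{E}\subseteq H$ be freely independent, and for each $e\in\mathcal{E}^{\pm1}$ let $\tau(e)\in\{\tau_1,\tau_2,\dots\}$. Then the family $u_e=e\,\tau(e)$, indexed by $e\in\mathcal{E}^{\pm1}$, is freely independent in $\Gamma$.
\end{lemma}

\begin{proof}
The set $\mathcal{E}\cup\{\tau_1,\tau_2,\dots\}$ is freely independent: a nonempty reduced word in it splits into blocks that are nontrivial elements of $H$ and of $\Lambda$ alternately. Take a nonempty reduced word in the letters $u_e^{\pm1}$ and expand it in this set, writing $u_e$ as $e\,\tau(e)$ and $u_e^{-1}$ as $\tau(e)^{-1}e^{-1}$. Nothing cancels inside an expanded letter. With $\tau=\tau(e)$ and $\tau'=\tau(e')$, two consecutive letters meet in one of four ways: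
\[
\begin{array}{llll}
u_e\,u_{e'} &=& e\,\tau\cdot e'\,\tau', &\\
u_e^{-1}u_{e'}^{-1} &=& \tau^{-1}e^{-1}\cdot\tau'^{-1}e'^{-1}, &\\
u_e^{-1}u_{e'} &=& \tau^{-1}e^{-1}\cdot e'\,\tau', & e\neq e',\\
u_e\,u_{e'}^{-1} &=& e\,\tau\cdot\tau'^{-1}e'^{-1}, & e\neq e',
\end{array}
\]
where $e\ne e'$ in the last two lines because the word is reduced. In the first two lines a letter of $\Lambda$ meets a letter of $\mathcal{E}^{\pm1}$, and in the third $e^{-1}e'$ does not cancel. In the fourth nothing cancels if $\tau\neq\tau'$; if $\tau=\tau'$, deleting $\tau\tau^{-1}$ leaves $e\,e'^{-1}$, which does not cancel. After these deletions the word is therefore reduced. It is nonempty, because no letter of $\mathcal{E}^{\pm1}$ was deleted, so it represents a nontrivial element.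
\end{proof}

Theorem~\ref{thm:coloring} will give an action of the subgroup generated by the elements $\theta_k\tau$ only, while we need $H$ and the $\tau_i$ to act separately. Induction of actions supplies this.

\begin{lemma}\label{lem:induce}
Let $\Delta$ be a subgroup of a countable group $\Gamma$, acting freely by Borel maps on a standard Borel space $X$. There is a free Borel action of $\Gamma$ on a standard Borel space $Y$ containing $X$ as a $\Delta$-invariant Borel subset on which $\Delta$ acts as given.
\end{lemma}

\begin{proof}
Choose a set $R\ni1$ of representatives of the left cosets $r\Delta$ and let $Y=R\times X$. For $\gamma\in\Gamma$ and $r\in R$ write $\gamma r=r'\delta$ with $r'\in R$, $\delta\in\Delta$, and put $\gamma(r,x)=(r',\delta x)$. If also $\gamma'r'=r''\delta'$, then $\gamma'\gamma r=r''\delta'\delta$, so this is an action, and it is Borel because $R$ is countable. If $\gamma(r,x)=(r,x)$, then $\gamma r=r\delta$ with $\delta x=x$, so $\delta=1$ and $\gamma=1$. Finally $\delta(1,x)=(1,\delta x)$ for $\delta\in\Delta$, and we identify $X$ with $\{1\}\times X$.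
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
The Borel functions $c_k(z)=f(z)(k)$ on $Z_H$ satisfy \eqref{eq:bits}. For $i\ge1$ let $J_i$ be the set of $m\in\mathbb{N}$ such that $m+1$ is $2^{i-1}$ times an odd number; these sets are infinite, recursive and pairwise disjoint. Lemma~\ref{lem:matching} with $J=J_i$ gives an involution $q_i$, a set $\mathcal{E}_i\subseteq T(J_i)$ and elements $\theta_{k,i}\in\mathcal{E}_i^{\pm1}$. Since $\mathcal{M}$ is involution-closed, $q_i\in\mathcal{M}$. By Lemma~\ref{lem:tm}, $\mathcal{E}=\bigcup_i\mathcal{E}_i$ is freely independent and the sets $\mathcal{E}_i^{\pm1}$ are pairwise disjoint. Hence the $\theta_{k,i}$ are pairwise distinct as $(k,i)$ varies, and Lemma~\ref{lem:free}, with $\tau(e)=\tau_i$ for $e\in\mathcal{E}_i^{\pm1}$, shows that the elements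
\[
w_{k,i}=\theta_{k,i}\,\tau_i\qquad(k\in\mathbb{N},\ i\ge1)
\]
form a free basis of a subgroup $\Delta\le\Gamma$. The basis is countably infinite, so Theorem~\ref{thm:coloring} applies after a relabeling. Let $X$ be the space it provides, let $Y\supseteq X$ be given by Lemma~\ref{lem:induce}, and let $j\colon Y\to Z_H$ be given by Lemma~\ref{lem:embed} for the free action of $H$ on $Y$.

Apply Theorem~\ref{thm:coloring} with the coloring $x\mapsto c_k(j(x))$ of $X$ at the index $(k,i)$. We obtain $x\in X$ such that for all $k$ and $i$
\[
c_k(j(x))=c_k(j(\theta_{k,i}\tau_ix))=c_k(\theta_{k,i}\,j(\tau_ix))=c_{q_i(k)}(j(\tau_ix)),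
\]
where the second equality is the $H$-equivariance of $j$ and the third is \eqref{eq:match}. Put $\tau_0=1$ and $z_i=j(\tau_ix)$ for $i\ge0$. The display says $f(z_0)=f(z_i)\circ q_i$, and composing with $q_i$ gives $f(z_i)=f(z_0)\circ q_i$. In particular all $f(z_i)$ lie in the $E_{\mathcal{M}}$-class of $f(z_0)$.

Suppose $z_{i'}=hz_i$ with $h\in H$. Then $\tau_{i'}x=h\tau_ix$, because $j$ is equivariant and injective, and $\tau_{i'}=h\tau_i$, because $\Gamma$ acts freely. The homomorphism $\Gamma\to\Lambda$ that kills $H$ gives $\tau_{i'}=\tau_i$, so $i'=i$.
\end{proof}

\section{Two colors on a line}\label{sec:line}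

We turn to Theorem~\ref{thm:coloring} and begin with its analog for one generator. Let $s$ be the shift on $2^{\mathbb{Z}}$, $(sy)(n)=y(n-1)$, and let $Y_0$ be the set of $y$ with $s^ny\neq y$ for all $n\ne0$. A set is \emph{meager} if it is a countable union of nowhere dense sets, and \emph{comeager in} an open set $U$ if it contains all of $U$ but a meager set. We use two textbook facts: no nonempty open subset of a Polish space is meager, and every Borel set differs from some open set by a meager set. Consequently a Borel set that is not meager is comeager in some nonempty open set.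

\begin{lemma}\label{lem:twocolors}
For every Borel $c\colon Y_0\to2$ there is $y\in Y_0$ with $c(y)=c(sy)$.
\end{lemma}

\begin{proof}
Suppose $c(y)\neq c(sy)$ for all $y\in Y_0$, and let $D_0=c^{-1}(0)$, $D_1=c^{-1}(1)$. Then $sD_0=D_1$ and $sD_1=D_0$, so $s^2D_0=D_0$. There are countably many periodic points and $2^{\mathbb{Z}}$ has no isolated point, so $Y_0=D_0\cup D_1$ is not meager. As $s$ is a homeomorphism exchanging $D_0$ and $D_1$, neither of them is meager. Choose nonempty open sets $U,V$, each defined by prescribing finitely many coordinates, with $D_0$ comeager in $U$ and $D_1$ comeager in $V$. For large $m$ the sets $s^{2m}U$ and $V$ prescribe disjoint sets of coordinates, so $s^{2m}U\cap V$ is nonempty and open. Both $D_0=s^{2m}D_0$ and $D_1$ are comeager in it, so they intersect, which is absurd.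
\end{proof}

\begin{remark}\label{rem:three}
This is the only place where the number of colors matters: $c(y)\ne c(sy)\ne c(s^2y)$ forces $c(y)=c(s^2y)$ only for two colors. With three colors Theorem~\ref{thm:coloring} fails for every free Borel action, already at $k=0$. Let $(U_n)$ be a countable base of a Polish topology generating the Borel sets of $X$, and let $\gamma(x)$ be the least $n$ with $x\in U_n$ and $w_0x,w_0^{-1}x\notin U_n$. Then $\gamma$ is Borel and $\gamma(x)\ne\gamma(w_0x)$. Define $c_0$ on $\gamma^{-1}(n)$ by recursion on $n$: let $c_0(x)$ be the least element of $\{0,1,2\}$ that is not the value of $c_0$ at a point $v\in\{w_0x,w_0^{-1}x\}$ with $\gamma(v)<n$. Then $c_0$ is Borel and $c_0(x)\neq c_0(w_0x)$ for all $x$.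
\end{remark}

Category alone does not solve several equations at once. The solution set of one equation need not be comeager (take $c(y)=y(0)$), and sets that are merely nonmeager may be disjoint. What is needed is a sense in which the solution set of the $k$th equation is large that is tailored to $k$, chosen so that sets large in the different senses always meet. Games provide it: the $k$th set will be large when a player who controls a certain set of coordinates can force the play into it, and these sets of coordinates will be disjoint for different $k$.

\section{The games}\label{sec:games}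

\subsection{Positions, rows and ownership}

Every $\lambda\in\Delta\setminus\{1\}$ has a unique normal form $\lambda=w_{k_1}^{n_1}\cdots w_{k_l}^{n_l}$ with $n_r\in\mathbb{Z}\setminus\{0\}$ and $k_r\neq k_{r+1}$. The factors are its \emph{syllables}, $l$ is its \emph{syllable length}, and $\lambda$ \emph{begins with} $w_{k_1}$. The identity has syllable length $0$ and begins with no generator. Let $P=\Delta\times\mathbb{N}$ be the set of \emph{positions}, with $\lambda(\eta,i)=(\lambda\eta,i)$, and let $\Delta$ act on $\Omega=2^P$ by $(\lambda x)(p)=x(\lambda^{-1}p)$. Let $\Omega_{\mathrm{f}}$ be the set of points with trivial stabilizer and $\Omega_{\mathrm{nf}}=\Omega\setminus\Omega_{\mathrm{f}}$; both are Borel and invariant. We prove Theorem~\ref{thm:coloring} for $X=\Omega_{\mathrm{f}}$.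

A \emph{$k$-row} is an orbit of $\langle w_k\rangle$ on $P$. Every element of $\Delta$ is uniquely $w_k^n\eta$ with $n\in\mathbb{Z}$ and $\eta$ not beginning with $w_k$, so every $k$-row contains exactly one position $(\eta,i)$ with $\eta$ not beginning with $w_k$, its \emph{root}. Fix an enumeration $p_0,p_1,\dots$ of $P$ without repetitions such that
\begin{equation}\label{eq:order}
\text{for every $k$, the root of each $k$-row is listed before the other positions of that row.}
\end{equation}
The root is obtained from any other position of the row by deleting the first syllable. So \eqref{eq:order} is achieved as follows: run through any enumeration of $P$, skip entries already listed, and before listing $(\eta,i)$ insert, shortest first, the positions $(\eta',i)$ not yet listed for which $\eta'$ arises from $\eta$ by deleting initial syllables.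

In each of our games the positions are divided between players I and II, and at turn $j$ the owner of $p_j$, knowing all earlier bits, chooses $x(p_j)\in2$. A \emph{strategy} is a function $\sigma$ from finite binary sequences to $2$, and $x\in\Omega$ \emph{follows} $\sigma$ for a given player if $x(p_j)=\sigma(x(p_0),\dots,x(p_{j-1}))$ whenever that player owns $p_j$. Given a payoff set $B\subseteq\Omega$, a strategy is \emph{winning for} I if every $x$ that follows it for I lies in $B$, and \emph{winning for} II if every $x$ that follows it for II lies outside $B$. Martin's theorem~\cite{Martin} states that if $B$ is Borel, one of the players has a winning strategy. (To reduce to games with alternating moves, let both players name a bit at each turn and record only the bit of the owner; the record is a continuous function of the play.)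

In the game $G_k$, player I owns the roots of all $k$-rows except the root $(1,k)$, and player II owns everything else. Writing each row as $(w_k^n\eta,i)_{n\in\mathbb{Z}}$, the owners are:
\[
\begin{array}{l|ccccccc}
\text{root} & \cdots & n=-2 & n=-1 & n=0 & n=1 & n=2 & \cdots\\ \hline
(1,k) & \cdots & \mathrm{II} & \mathrm{II} & \mathrm{II} & \mathrm{II} & \mathrm{II} & \cdots\\
\text{any other }(\eta,i) & \cdots & \mathrm{II} & \mathrm{II} & \mathrm{I} & \mathrm{II} & \mathrm{II} & \cdots
\end{array}
\]
Thus II owns $(1,k)$ and the positions $(\eta,i)$ with $\eta$ beginning with $w_k$. Every position belongs to II in exactly one game: $(\eta,i)$ with $\eta\ne1$ in the $G_k$ for which $\eta$ begins with $w_k$, and $(1,i)$ in $G_i$. The second coordinate of $P$ exists so that each game has a full row for II. Player II aims at $c_k(x)=c_k(w_kx)$, player I at the opposite.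

\begin{example}\label{ex:onebit}
Suppose that $c_k$ reads a single coordinate, $c_k(x)=x(p)$. Then $c_k(w_kx)=x(w_k^{-1}p)$, and $p$ and $w_k^{-1}p$ are two positions of one $k$-row. By \eqref{eq:order} the one listed later is not the root, so II owns it and achieves $c_k(x)=c_k(w_kx)$ by copying the earlier bit. Had a root owned by I been listed later, player I would have played the opposite bit. If every $c_k$ is of this kind, the copying strategies do not interfere, since II owns disjoint sets of positions in different games, and following all of them at once produces an $x$ that solves all the equations. But if the strategies play $0$ whenever they are not copying, the result is the constant point $0$, which is fixed by $\Delta$.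
\end{example}

\subsection{Who wins at nonfree points}

The example shows the remaining difficulty. A play may end in $\Omega_{\mathrm{nf}}$, where the $c_k$ are undefined and where a solution is worthless. Each nonfree point must therefore count as a loss for II in some game; let $\kappa(x)$ be the index of that game. The choice of $\kappa$ needs care. If $\kappa$ were constantly $0$, player I would win $G_0$ for an irrelevant reason: in $G_0$ player I owns every position that is not the root of its $1$-row, and by copying the bit at the root forces $w_1x=x$. Call an orbit $\langle w_k\rangle x$ in $\Omega$ a \emph{$k$-line}. We shall see that a winning strategy for I in $G_k$ produces whole infinite $k$-lines inside the payoff set, so the property we need is the following.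

\begin{lemma}\label{lem:kappa}
There is a Borel function $\kappa\colon\Omega_{\mathrm{nf}}\to\mathbb{N}$ such that for every $k$, every infinite $k$-line in $\Omega_{\mathrm{nf}}$ contains a point $v$ with $\kappa(v)\ne k$.
\end{lemma}

We prove the lemma in Section~\ref{sec:nonfree} and use it now.

\begin{proof}[Proof of Theorem~\ref{thm:coloring}]
Let $c_k\colon\Omega_{\mathrm{f}}\to2$ be Borel, and suppose that no $x\in\Omega_{\mathrm{f}}$ satisfies all the equations. Let
\[
A_k=\{x\in\Omega_{\mathrm{f}}:c_k(x)\neq c_k(w_kx)\},\qquad B_k=A_k\cup\kappa^{-1}(k).
\]
The $A_k$ cover $\Omega_{\mathrm{f}}$ and the sets $\kappa^{-1}(k)$ cover $\Omega_{\mathrm{nf}}$, so $\bigcup_kB_k=\Omega$. Let $B_k$ be the payoff set of $G_k$. It is Borel, so $G_k$ is determined.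

\emph{Case 1: for every $k$, player II has a winning strategy $\sigma_k$ in $G_k$.} Define $x\in\Omega$ by recursion on $j$: let $x(p_j)=\sigma_k(x(p_0),\dots,x(p_{j-1}))$, where $G_k$ is the unique game in which II owns $p_j$. Then $x$ follows $\sigma_k$ for II in $G_k$ for every $k$, so $x\notin\bigcup_kB_k=\Omega$, a contradiction.

\emph{Case 2: for some $k$, player I has a winning strategy $\rho$ in $G_k$.} Fix this $k$. The strategy $\rho$ fills only the column $n=0$ of the table above. We use it to fill every column, the column $n$ being played as seen from $w_k^n$. The row of $(1,k)$ stays free, and in it we write an arbitrary $y\in2^{\mathbb{Z}}$. This will embed the shift into the action of $w_k$ and bring us back to Lemma~\ref{lem:twocolors}.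

For $y\in2^{\mathbb{Z}}$ define $x_y\in\Omega$ by
\begin{align}
x_y(w_k^n,k)&=y(n),\label{eq:row}\\
x_y(w_k^np_j)&=\rho\bigl(x_y(w_k^np_0),\dots,x_y(w_k^np_{j-1})\bigr)\quad\text{for every root }p_j\ne(1,k),\label{eq:rec}
\end{align}
for all $n\in\mathbb{Z}$. Every position occurs exactly once on a left-hand side. Define the \emph{rank} of a position as the index, in the enumeration, of the root of its $k$-row. Rank is constant on rows, and $p_r$ has rank at most $r$ by \eqref{eq:order}. In \eqref{eq:rec} the position on the left has rank $j$, and the position $w_k^np_r$ on the right has rank at most $r<j$. So \eqref{eq:row} and \eqref{eq:rec} are a recursion on rank with a unique solution $x_y$. It has three properties.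
\begin{enumerate}
\item[(a)] $x_y\in B_k$. Indeed \eqref{eq:rec} with $n=0$ says that $x_y$ follows $\rho$ for I in $G_k$.
\item[(b)] The map $y\mapsto x_y$ is continuous and injective. By induction on rank, each coordinate of $x_y$ depends on finitely many coordinates of $y$; and $y$ is recovered from $x_y$ by \eqref{eq:row}.
\item[(c)] $w_kx_y=x_{sy}$. Let $x'=w_kx_y$, so that $x'(w_k^np)=x_y(w_k^{n-1}p)$ for all $p$ and $n$. Then $x'(w_k^n,k)=y(n-1)=(sy)(n)$, and \eqref{eq:rec} for $x_y$ at $n-1$ is \eqref{eq:rec} for $x'$ at $n$. So $x'$ solves the recursion that defines $x_{sy}$.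
\end{enumerate}

Let $y\in Y_0$. By (c) the $k$-line of $x_y$ is $\{x_{s^ny}:n\in\mathbb{Z}\}$; it is infinite by (b) and contained in $B_k$ by (a). If $x_y$ were in $\Omega_{\mathrm{nf}}$, this line would lie in $B_k\cap\Omega_{\mathrm{nf}}=\kappa^{-1}(k)$, contrary to Lemma~\ref{lem:kappa}. So $x_y\in B_k\cap\Omega_{\mathrm{f}}=A_k$, that is, $c_k(x_y)\neq c_k(w_kx_y)=c_k(x_{sy})$. The function $c(y)=c_k(x_y)$ on $Y_0$ is Borel by (b) and satisfies $c(y)\neq c(sy)$ for all $y\in Y_0$, contradicting Lemma~\ref{lem:twocolors}.
\end{proof}

That the $c_k$, and hence $f$, are Borel was used twice: for the determinacy of $G_k$, and for the category argument that closes Case~2.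

\section{Directing the nonfree orbits}\label{sec:nonfree}

It remains to prove Lemma~\ref{lem:kappa}. Through each point $v$ passes one $k$-line for each $k$, and $\kappa(v)$ selects one of them. We want no infinite line to be selected by all of its points. A nonfree orbit contains a closed cycle of steps along lines. We let the points of chosen cycles select the line leading to the next point of the cycle, and we let every other point select a line leading closer to the chosen cycles. A line that misses the cycles is then not selected by its point nearest to them. A line that meets a cycle cannot follow it all the way round, because consecutive steps of the cycle use different generators.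

The smallest true cycle comes from a point $z$ with $w_0w_1z=z$ and $w_1z\ne z$. The points $z$ and $z_1=w_1z$ share a $1$-line and, since $z=w_0z_1$, also a $0$-line. Put $\kappa(z)=1$ and $\kappa(z_1)=0$. Then $z$ does not select the $0$-line and $z_1$ does not select the $1$-line. In general two things must be arranged in a Borel way: a cycle must not pass twice through a point, and different chosen cycles must not meet, since otherwise $\kappa$ would receive conflicting values.

\begin{proof}[Proof of Lemma~\ref{lem:kappa}]
\emph{Step 1: a shortest relation.} Fix an enumeration of $\Delta$. For $x\in\Omega_{\mathrm{nf}}$ consider the nontrivial elements of $\Delta$ that fix some point of the orbit $\Delta x$, and let $\lambda(x)$ be the first in the enumeration among those of least syllable length. For each $\lambda$ the set of $x$ such that $\lambda$ fixes a point of $\Delta x$ is the countable union of the closed sets $\{x:\lambda\delta x=\delta x\}$, $\delta\in\Delta$. So $x\mapsto\lambda(x)$ is Borel, and it is constant on orbits. It therefore suffices to define $\kappa$ on each of the countably many invariant Borel sets $W=\{x:\lambda(x)=\lambda\}$. Fix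 $\lambda=w_{k_1}^{n_1}\cdots w_{k_l}^{n_l}$ in normal form, $l\ge1$. The Borel set $\mathrm{Fix}=\{z\in W:\lambda z=z\}$ meets every orbit in $W$, and no nontrivial element of syllable length less than $l$ fixes a point of $W$.

\emph{Step 2: cycles.} For $0\le j\le l$ let $\lambda_j=w_{k_{j+1}}^{n_{j+1}}\cdots w_{k_l}^{n_l}$, so $\lambda_0=\lambda$ and $\lambda_l=1$. For $z\in\mathrm{Fix}$ put $z_j=\lambda_jz$. Then
\begin{equation}\label{eq:cycle}
z_0=z_l=z,\qquad z_{j-1}=w_{k_j}^{n_j}z_j\quad(1\le j\le l).
\end{equation}
The points $z_1,\dots,z_l$ are distinct: if $z_i=z_j$ with $1\le i<j\le l$, then $w_{k_{i+1}}^{n_{i+1}}\cdots w_{k_j}^{n_j}$ maps $z_j$ to $z_i=z_j$ and has syllable length $j-i<l$, which the minimality of $l$ forbids. Let $C(z)=\{z_1,\dots,z_l\}$.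

\emph{Step 3: disjoint cycles.} For $z\in\mathrm{Fix}$ let $T(z)=\{\lambda_i^{-1}\lambda_jz:1\le i,j\le l\}\setminus\{z\}$, a finite set. If $z\neq z'$ in $\mathrm{Fix}$ and $C(z)\cap C(z')\neq\emptyset$, then $\lambda_iz'=\lambda_jz$ for some $i,j$, so $z'\in T(z)$. Let $(U_n)$ be a countable base of $\Omega$, and let $\gamma(z)$ be the least $n$ with $z\in U_n$ and $U_n\cap T(z)=\emptyset$. The function $\gamma$ is Borel, and $\gamma(z)\neq\gamma(z')$ for $z,z'$ as above, since $z'\in U_{\gamma(z')}$ while $z'\in T(z)$ is outside $U_{\gamma(z)}$. Let $M$ be the set of $z\in\mathrm{Fix}$ such that $\gamma(z)\le\gamma(z')$ for all $z'\in\mathrm{Fix}\cap\Delta z$. Then $M$ is Borel and meets every orbit in $W$. Two distinct points of $M$ in one orbit have the same value of $\gamma$, so their cycles are disjoint. Hence the Borel sets $\lambda_1M,\dots,\lambda_lM$ are pairwise disjoint. Let $C$ be their union and put $\kappa=k_j$ on $\lambda_jM$; that is, $\kappa(z_j)=k_j$ for $z\in M$ and $1\le j\le l$.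

\emph{Step 4: the other points.} For $x\in W$ let $d(x)$ be the least syllable length of an element $\delta\in\Delta$ with $\delta x\in C$. This is a Borel function, defined everywhere since $C$ meets every orbit, and $d(x)=0$ exactly when $x\in C$. If $d(x)\ge1$, let $\kappa(x)$ be the least $k$ such that $d(w_k^nx)<d(x)$ for some $n\in\mathbb{Z}$. Such a $k$ exists: if $\delta$ witnesses $d(x)$ and $\delta=\delta'w_k^n$ with last syllable $w_k^n$, then $\delta'(w_k^nx)\in C$ and $\delta'$ has syllable length $d(x)-1$. The function $\kappa$ is now defined and Borel on $W$.

\emph{Verification.} Let $\beta\subseteq W$ be a $k$-line with $\kappa(v)=k$ for all $v\in\beta$; we show that $\beta$ is finite. Take $v\in\beta$ with $d(v)$ least. If $d(v)\ge1$, then $\kappa(v)=k$ gives a point $w_k^nv\in\beta$ with smaller $d$, which is impossible. So $v\in C$, say $v=z_j$ with $z\in M$ and $1\le j\le l$. Then $k_j=\kappa(z_j)=k$, and $z_{j-1}\in\beta$ by \eqref{eq:cycle}. Repeating this and using $z_0=z_l$, we go once around the cycle and find $C(z)\subseteq\beta$ and $k_1=\dots=k_l=k$. Neighboring syllables of a normal form use different generators, so $l=1$. Then $w_k^{n_1}z=z$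 with $n_1\ne0$, and $\beta=\langle w_k\rangle z$ has at most $|n_1|$ points.
\end{proof}

This completes the proof of Theorem~\ref{thm:coloring}, and with it the proofs of Theorems~\ref{thm:C}, \ref{thm:B} and~\ref{thm:A}.

\begin{thebibliography}{1}

\bibitem{Martin}
D.~A.~Martin, \emph{Ann. of Math.} \textbf{102} (1975).

\end{thebibliography}
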